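\title{The maximum diameter of a domination edge-critical graph}

\begin{abstract}
A graph is $k$-edge-critical if its domination number is $k$ and drops whenever a missing edge is added. It has been conjectured that a connected $k$-edge-critical graph has diameter at most $\lfloor \frac32k-1\rfloor$. We disprove this with a connected $5$-edge-critical graph on $16$ vertices of diameter $7$, and we determine the maximum diameter for every $k\ge2$: it is $\lfloor\frac{3k-1}{2}\rfloor$ for $k\ne3$, and $3$ for $k=3$. Thus the conjectured bound is correct for even $k$ and for $k=3$, and fails by exactly one for every odd $k\ge5$. The upper bound is proved by splicing almost dominating sets along the distance levels of the graph.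
\end{abstract}

\section{Introduction}\label{sec:intro}

All graphs are finite and simple. For a vertex $v$ let $N(v)$ be its set of neighbors and $N[v]=N(v)\cup\{v\}$; we write $u\sim v$ for adjacency. A set $S$ of vertices \emph{dominates} $v$ if $S\cap N[v]\ne\emptyset$, and it dominates a set of vertices if it dominates each of them. The \emph{domination number} $\gamma(G)$ is the least size of a set that dominates all of $G$. The graph $G$ is \emph{$k$-edge-critical} if $\gamma(G)=k$ and $\gamma(G+uv)<k$ for every pair $u,v$ of distinct nonadjacent vertices. Adding an edge never raises the domination number, so these are exactly the graphs that are edge-maximal among the graphs with domination number $k$ on the same vertex set. The $1$-edge-critical graphs are the complete graphs.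

How long can such a graph be? In any connected graph a vertex dominates at most three vertices of a shortest path, so $\gamma(G)=k$ forces diameter at most $3k-1$, and the path on $3k$ vertices attains this. An edge-critical graph has as many edges as its domination number allows, so its diameter should be much smaller. The following facts are known.
\begin{itemize}
\item[(K1)] Every connected $3$-edge-critical graph has diameter at most $3$.
\item[(K2)] For $k\ge2$, every connected $k$-edge-critical graph has diameter at most $2k-2$ (Favaron, Sumner and Wojcicka \cite{FSW}).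
\item[(K3)] Every connected $4$-edge-critical graph has diameter at most $5$.
\item[(K4)] For every $k\ge2$ there is a connected $k$-edge-critical graph of diameter $\lfloor\frac32k-1\rfloor$.
\end{itemize}
For $k=2,3,4$ the value in (K4) is $2,3,5$, which matches the upper bounds in (K2), (K1), (K3). One is led to guess that the examples of (K4) are extremal for all $k$, and this conjecture has been posed in print.

\begin{quote}
\textbf{Conjecture.} For $k\ge2$, the diameter of a connected $k$-edge-critical graph is at most $\lfloor\frac32k-1\rfloor$.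
\end{quote}

The first value of $k$ not settled by (K1)--(K3) is $k=5$, where the conjectured bound is $6$. The conjecture fails there.

\begin{theorem}\label{thm:five}
There is a connected $5$-edge-critical graph on $16$ vertices of diameter $7$.
\end{theorem}

\begin{theorem}\label{thm:lower}
For every even $k\ge2$ there is a connected $k$-edge-critical graph of diameter at least $\frac32k-1$. For every odd $k\ge5$ there is one of diameter at least $\frac{3k-1}2$.
\end{theorem}

\begin{theorem}\label{thm:upper}
For $k\ge2$, every connected $k$-edge-critical graph has diameter at most $\lfloor\frac{3k-1}{2}\rfloor$.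
\end{theorem}

\begin{corollary}\label{cor:main}
Let $\mathcal D(k)$ be the maximum diameter of a connected $k$-edge-critical graph. Then $\mathcal D(k)=\lfloor\frac{3k-1}2\rfloor$ for $k\ge2$, $k\ne3$, and $\mathcal D(3)=3$. The conjecture holds for all even $k$ and for $k=3$, and fails by exactly one for every odd $k\ge5$.
\end{corollary}

\begin{proof}
For even $k$ both $\lfloor\frac{3k-1}2\rfloor$ and $\lfloor\frac32k-1\rfloor$ equal $\frac32k-1$; for odd $k$ they equal $\frac{3k-1}2$ and $\frac{3k-3}2$. For $k\neq3$ combine Theorems~\ref{thm:lower} and~\ref{thm:upper}. For $k=3$ the upper bound is (K1), and the value $3$ is attained by (K4), or by the graph of Example~\ref{ex:net}.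
\end{proof}

So edge-criticality halves the general bound $3k-1$. This appeal to (K1) is the only place where a result is taken from outside; the three theorems are proved in full below.

Section~\ref{sec:deficient} translates criticality into a statement about sets of $k-1$ vertices that dominate all vertices but one. Section~\ref{sec:extension} describes an operation that raises $k$ by $2$ and a distance by $3$; started from the $4$-cycle it gives the even case of Theorem~\ref{thm:lower}. For odd $k$ the operation would have to start from a $3$-edge-critical graph of diameter $4$, which (K1) excludes, so a new starting graph is needed at $k=5$. It is given in Section~\ref{sec:five}, whose main proof needs only Section~\ref{sec:deficient}. Sections~\ref{sec:levels}--\ref{sec:descent} prove Theorem~\ref{thm:upper} by showing that the rate of two dominating vertices per three distance levels is forced.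

\section{Deficient sets and critical vertices}\label{sec:deficient}

Let $\gamma(G)=k$. A \emph{deficient set missing $v$} is a set $D$ of $k-1$ vertices that dominates every vertex except $v$. It cannot dominate $v$, so $D\cap N[v]=\emptyset$. For $u\ne v$ we write $u\to v$ (\emph{via $D$}) if $u$ lies in a deficient set $D$ missing $v$.

\begin{lemma}\label{lem:arrow}
Let $\gamma(G)=k$ and let $u,v$ be distinct nonadjacent vertices. Then $\gamma(G+uv)<k$ if and only if $u\to v$ or $v\to u$.
\end{lemma}

\begin{proof}
If $u\to v$ via $D$, then $D$ dominates $G+uv$. Conversely, let $D$ dominate $G+uv$ with $|D|\le k-1$. It does not dominate $G$, so some vertex is dominated only through the new edge; say this vertex is $v$, so that $u\in D$. No other vertex is affected by the new edge, so $D$ dominates every vertex of $G$ but $v$. Since $D\cup\{v\}$ dominates $G$, we have $|D|=k-1$.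
\end{proof}

A vertex is \emph{critical} if some deficient set misses it, and \emph{noncritical} otherwise. No arrow ends at a noncritical vertex, so Lemma~\ref{lem:arrow} gives the following.

\begin{lemma}\label{lem:clique}
In a $k$-edge-critical graph the noncritical vertices form a clique, and if $m$ is noncritical and $v\ne m$ is not adjacent to $m$, then $m\to v$.
\end{lemma}

Both kinds of vertex are useful. A critical vertex supplies a deficient set at a chosen place; a noncritical vertex lies in deficient sets missing every vertex far from it.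

\begin{example}\label{ex:two}
Let $G$ be connected and $2$-edge-critical. Deficient sets are single vertices, so $u\to v$ means that $u$ is adjacent to every vertex but $v$. Any neighbor of $v$ is then adjacent to $u$, so $G$ has diameter $2$. The $4$-cycle $C_4$ is an example: $\gamma(C_4)=2$, and each vertex is a deficient set missing the opposite vertex. All its vertices are critical.
\end{example}

\begin{example}\label{ex:net}
Let $G$ be a triangle $abc$ with pendant edges $aa',bb',cc'$. The three pendant vertices have disjoint closed neighborhoods, so $\gamma(G)=3$. The sets $\{b,c\}$ and $\{b',c\}$ are deficient and miss $a'$, so $b\to a'$ and $b'\to a'$; by symmetry $G$ is $3$-edge-critical, and its diameter is $3$. The vertex $a$ is noncritical, because a set avoiding $N[a]$ cannot dominate $a'$. The noncritical vertices are $a,b,c$.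
\end{example}

\section{Three more levels for two more vertices}\label{sec:extension}

We lengthen a $k$-edge-critical graph at a vertex $x$. A long path attached at $x$ would not do: we shall see in Lemma~\ref{lem:cut} that a vertex that forms a whole inner distance level is noncritical, and noncritical vertices form a clique. So the new inner levels will have two vertices each, joined in such a way that each new vertex can be missed. The vertex $x$ is replaced by two adjacent copies $z_1,z_2$, and three levels are put in front of them.

Let $x$ be a vertex of $G$, $N=N(x)$ and $H=G-x$. The graph $G^+$ is obtained from $H$ by adding seven vertices, arranged as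
\[
x^+\;\mid\;e,\,e'\;\mid\;w_1,\,w_2\;\mid\;z_1,\,z_2\;\mid\;N\;\cdots
\]
Put $E=\{e,e'\}$, $P=\{w_1,w_2\}$, $Q=\{z_1,z_2\}$. The new edges are: $x^+$ to both vertices of $E$; all edges between $E$ and $P$; $w_1w_2$ and $z_1z_2$; $w_1z_2$ and $w_2z_1$; all edges between $Q$ and $N$. Thus $e\not\sim e'$ and $w_i\not\sim z_i$.

\begin{lemma}[Extension]\label{lem:extension}
Let $G$ be connected and $k$-edge-critical, $k\ge2$, and let all neighbors of $x$ be critical. Then $G^+$ is connected and $(k+2)$-edge-critical, the neighbors of $x^+$ are critical, and $d_{G^+}(x^+,y)=d_G(x,y)+3$ for every vertex $y$ of $H$.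
\end{lemma}

\begin{proof}
\emph{Distances.} A shortest path from $x$ to $y$ in $G$, with $x$ replaced by $x^+,e,w_1,z_2$, is a path in $G^+$; so $G^+$ is connected and $d_{G^+}(x^+,y)\le d_G(x,y)+3$. Conversely, on a path from $x^+$ to $y$ the last vertex outside $H$ lies in $Q$, at distance $3$ from $x^+$, and replacing it by $x$ turns the rest of the path into a path from $x$ to $y$ in $G$.

\emph{The bound $\gamma(G^+)\ge k+2$.} Let $S$ dominate $G^+$, and put $S_H=S\cap H$, $S'=S\setminus H$. Vertices of $H\setminus N$ have all their neighbors in $H$, so $S_H\cup\{x\}$ dominates $G$ and $|S_H|\ge k-1$. We are done if $|S'|\ge3$. The set $X=\{x^+\}\cup E\cup P$ has no neighbor in $H$, so $S'$ dominates $X$; in particular $S'$ contains $x^+$, $e$ or $e'$. No single one of these dominates $X$, since $x^+$ misses $P$ and $e,e'$ miss each other. So let $|S'|=2$. The second vertex is not in $Q$, because $\{x^+,z_i\}$ misses $w_i$ and $\{e,z_i\}$ misses $e'$ (and likewise with $e,e'$ exchanged). Hence $S'$ contains no vertex of $Q$ and at most one of $P$, and since $w_i\not\sim z_i$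 it misses some $z_i$. That vertex is dominated from $N$, so $S_H$ dominates $x$ in $G$; and $S_H$ dominates $H$ because $S\cap Q=\emptyset$. Thus $|S_H|\ge k$ and $|S|\ge k+2$.

\emph{The bound $\gamma(G^+)\le k+2$.} Call $F\subseteq H$ a \emph{base} if $|F|=k-1$ and $F$ dominates $H\setminus N$. Every deficient set of $G$ missing $x$ is a base. A base exists: as $k\ge2$, the vertex $x$ has a non-neighbor $v$; if $v\to x$ via $D$ then $D$ is a base, and if $x\to v$ via $D$ then $(D\setminus\{x\})\cup\{v\}$ is one. For a base $F$ the set $F\cup\{x^+,w_1,z_1\}$ dominates $G^+$, so $\gamma(G^+)=k+2$, and deficient sets of $G^+$ have $k+1$ elements.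

\emph{Three sources of deficient sets of $G^+$.}
\begin{itemize}
\item[(I)] Let $F$ be a base. Then $F\cup\{z_i\}$ dominates $H\cup Q$ and the vertex of $P$ other than $w_i$. Hence $F\cup\{z_i,x^+\}$ misses exactly $w_i$; $F\cup\{z_i,e'\}$ misses exactly $e$; $F\cup\{z_i,e\}$ misses exactly $e'$; $F\cup\{z_i,w_i\}$ misses exactly $x^+$.
\item[(II)] Let $D$ be a deficient set of $G$ missing $x$. It dominates $H$ and avoids $N$, so $D\cup\{x^+,w_i\}$ misses exactly $z_i$.
\item[(III)] Let $D$ be a deficient set of $G$ missing $v\in H$, and let $B$ consist of one vertex of $\{x^+\}\cup E$ and one of $P$; such a pair dominates $X$ and no vertex of $H$. If $x\notin D$, then $D$ meets $N$ in order to dominate $x$, so it dominates $Q$, and $D\cup B$ misses exactly $v$. If $x\in D$, then $v\notin N$, and $(D\setminus\{x\})\cup B\cup\{z_i\}$ misses exactly $v$, since $z_i$ dominates $Q\cup N$ and nothing else in $H$.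
\end{itemize}
By (I) the vertices $e,e'$ are critical. It remains to find an arrow for each nonadjacent pair of $G^+$.

\emph{Both vertices new.} The pairs are $w_iz_i$, $ez_i$, $e'z_i$, $ee'$, $x^+z_i$, $x^+w_i$. By (I), $z_i\to w_i$, $z_i\to e$, $z_i\to e'$, $e'\to e$, $z_i\to x^+$, $w_i\to x^+$.

\emph{Both vertices in $H$.} Say $u\to v$ in $G$ via $D$. The set in (III) contains $u$.

\emph{A pair $z_i,v$ with $v\in H\setminus N$.} If $x\to v$ in $G$, then $z_i\to v$ by (III). If $v\to x$ in $G$, then $v\to z_i$ by (II).

\emph{A pair $t,v$ with $t\in X$, $v\in H$.} If $v$ is critical in $G$, use (III) with $t\in B$ to get $t\to v$. If $v$ is noncritical, then $v\notin N$ by hypothesis, so $v\to x$ via some $D$ by Lemma~\ref{lem:clique}. This $D$ is a base containing $v$, and (I) gives $v\to t$.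
\end{proof}

The hypothesis on the neighbors of $x$ is used only in the last line, and it is needed.

\begin{remark}\label{rem:hypothesis}
Take the graph of Example~\ref{ex:net} with $x=a'$, whose neighbor $a$ is noncritical. Still $\gamma(G^+)=5$, but no arrow joins $a$ and $w_1$. A $4$-set containing $a$ and missing only $w_1$ must contain $x^+$ (to dominate $x^+$) and $z_1$ (to dominate $w_2$), and its fourth vertex cannot dominate both $b'$ and $c'$. A $4$-set containing $w_1$ and missing only $a$ must contain $b'$, $c'$ and $w_2$ (to dominate $z_1$), and then $x^+$ is not dominated.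
\end{remark}

\begin{example}\label{ex:ten}
For $G=C_4$ with vertices $x,n_1,y,n_2$ in cyclic order, $G^+$ has ten vertices in the six levels $x^+\mid e,e'\mid w_1,w_2\mid z_1,z_2\mid n_1,n_2\mid y$. It is $4$-edge-critical with $d(x^+,y)=5$, which meets the bound (K3). All its vertices are critical, by (I), (II) and (III).
\end{example}

\section{A $5$-edge-critical graph of diameter $7$}\label{sec:five}

The graph $\Gamma$ has $16$ vertices in eight levels, numbered $0,\dots,7$:
\[
x\;\mid\;e,\,e'\;\mid\;w_1,w_2,w_3\;\mid\;z_1,z_2,z_3\;\mid\;a_1,a_2,a_3,f\;\mid\;m\;\mid\;b\;\mid\;y .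
\]
Write $W$, $Z$, $A$ for the sets of the $w_i$, $z_i$, $a_i$; each is a triangle. The graph (Figure~\ref{fig:gamma}) is determined by the closed neighborhoods
\[
\begin{array}{ll}
N[x]=\{x,e,e'\}, & N[a_i]=\{z_i\}\cup A\cup\{m\},\\
N[e]=\{x,e\}\cup W,\quad N[e']=\{x,e'\}\cup W, & N[f]=Z\cup\{f,m\},\\
N[w_i]=\{e,e'\}\cup W\cup(Z\setminus\{z_i\}), & N[m]=A\cup\{f,m,b\},\\
N[z_i]=(W\setminus\{w_i\})\cup Z\cup\{a_i,f\},\qquad & N[b]=\{m,b,y\},\quad N[y]=\{b,y\}.
\end{array}
\]

\begin{figure}[ht]
\centering
\begin{tikzpicture}[xscale=1.5,yscale=1.1,every node/.style={circle,draw,fill=white,inner sep=1pt,minimum size=6mm,font=\small}]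
\node (x) at (0,0) {$x$};
\node (e1) at (1,0.6) {$e$}; \node (e2) at (1,-0.6) {$e'$};
\node (w1) at (2,1.2) {$w_1$}; \node (w2) at (2,0) {$w_2$}; \node (w3) at (2,-1.2) {$w_3$};
\node (z1) at (3,1.2) {$z_1$}; \node (z2) at (3,0) {$z_2$}; \node (z3) at (3,-1.2) {$z_3$};
\node (a1) at (4,1.2) {$a_1$}; \node (a2) at (4,0) {$a_2$}; \node (a3) at (4,-1.2) {$a_3$};
\node (f) at (4,-2.4) {$f$};
\node (m) at (5,0) {$m$}; \node (b) at (6,0) {$b$}; \node (y) at (7,0) {$y$};
\draw (x)--(e1) (x)--(e2);
\draw (e1)--(w1) (e1)--(w2) (e1)--(w3) (e2)--(w1) (e2)--(w2) (e2)--(w3);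
\draw (w1)--(w2)--(w3) (z1)--(z2)--(z3) (a1)--(a2)--(a3);
\draw (w1) to[bend right=25] (w3); \draw (z1) to[bend left=25] (z3); \draw (a1) to[bend left=25] (a3);
\draw (w1)--(z2) (w1)--(z3) (w2)--(z1) (w2)--(z3) (w3)--(z1) (w3)--(z2);
\draw (z1)--(a1) (z2)--(a2) (z3)--(a3) (z1)--(f) (z2)--(f) (z3)--(f);
\draw (a1)--(m) (a2)--(m) (a3)--(m) (f)--(m) (m)--(b)--(y);
\end{tikzpicture}
\caption{A connected $5$-edge-critical graph on $16$ vertices of diameter $7$, drawn by distance from $x$. The $w_i$, the $z_i$ and the $a_i$ form triangles; $w_i\sim z_j$ exactly when $i\ne j$, and $z_i\sim a_j$ exactly when $i=j$.}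
\label{fig:gamma}
\end{figure}

Levels $0$--$3$ repeat the pattern of Section~\ref{sec:extension}. The gain is at the other end: the single vertex $b$ dominates the three levels $5,6,7$. To keep $\gamma=5$, the first five levels must then require four vertices. This is why there are three indices; in the analogous graph with indices $1,2$ only, $\{x,z_1,z_2,b\}$ would dominate.

\begin{proof}[Proof of Theorem~\ref{thm:five}]
Edges join only equal or consecutive levels, every vertex other than $x$ has a neighbor in the preceding level, and so $\Gamma$ is connected with $d(x,y)=7$.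

\emph{The bound $\gamma(\Gamma)\ge5$.} A dominating set contains $b$ or $y$, and these dominate nothing in levels $0$--$4$. So it suffices to show that no three vertices of levels $0$--$5$ dominate levels $0$--$4$. Let $S$ be such a triple; it contains $x$, $e$ or $e'$.

Suppose $m\in S$. Since $m$ dominates nothing in levels $0$--$3$, the other two vertices dominate these levels. If one of them is $x$, the other dominates $W\cup Z$; but $w_i$ misses $z_i$, $z_i$ misses $w_i$, levels $0$ and $1$ miss $Z$, and level $4$ misses $W$. If $x\notin S$, say $e\in S$; then $e'$ is dominated by $e'$ or by some $w_i$, but $\{e,e'\}$ misses $Z$ and $\{e,w_i\}$ misses $z_i$.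

Suppose $m\notin S$. Level $4$ is then dominated from levels $3$ and $4$, and by no single vertex there: $z_i$ misses two of the $a_j$, $a_i$ misses $f$, and $f$ misses $A$. So $S$ has two vertices in levels $3$, $4$ and one in $\{x,e,e'\}$. This one must dominate both $e$ and $e'$, so it is $x$. The other two dominate $W$; as level $4$ misses $W$ and $z_i$ misses $w_i$, they are two vertices $z_i,z_j$, and these miss the third vertex of $A$.

\emph{Deficient sets.} In Table~\ref{tab:deficient}, $r\in\{b,y\}$, $t\in\{z_i,a_i,f\}$, $h$ is any index, and $\{i,j,l\}=\{1,2,3\}$ in the row of $a_j$. Each set avoids the closed neighborhood of the missed vertex. It dominates the rest: $\{m,r\}$ dominates levels $4$--$7$ and $m$ alone levels $4$--$6$; $\{z_i,a_h,b\}$ dominates levels $3$--$7$; $x$ dominates levels $0,1$; $e'$ dominates $x,e'$ and $W$; $w_i$ dominates levels $1$--$3$ except $z_i$, which $t$ dominates; $z_i$ dominates levels $2,3$ except $w_i$; and $f$ dominates $Z$. This covers all rows but two. In the row of $a_j$, the pair $z_i,z_l$ dominates $W,Z,a_i,a_l,f$, and $b$ dominates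 levels $5$--$7$. In the row of $f$, the vertex $a_i$ dominates $z_i$ and $A$, and $b$ again dominates levels $5$--$7$. Adding the missed vertex to any of these sets shows $\gamma(\Gamma)=5$.

\begin{table}[ht]
\centering
\begin{tabular}{c|l|l}
missed $v$ & deficient sets missing $v$ & arrows $u\to v$ used, from $u=$\\
\hline
$x$ & $\{w_i,t,m,r\}$ & $w_i,z_i,a_i,f,m,b,y$\\
$e$ & $\{e',z_i,m,r\}$, $\{e',f,m,b\}$, $\{e',z_1,a_i,b\}$ & $e',z_i,a_i,f,m,b,y$\\
$w_i$ & $\{x,z_i,m,r\}$, $\{x,z_i,a_h,b\}$ & $z_i,a_h,m,b,y$\\
$z_i$ & $\{x,w_i,m,r\}$ & $m,b,y$\\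
$a_j$ & $\{x,z_i,z_l,b\}$ & $z_i,z_l,b$\\
$f$ & $\{x,w_i,a_i,b\}$ & $w_i,a_i,b$\\
$y$ & $\{x,w_i,t,m\}$ & $a_i,f,m$
\end{tabular}
\caption{Deficient sets of $\Gamma$. The row for $e'$ is that for $e$ with $e,e'$ exchanged.}
\label{tab:deficient}
\end{table}

\emph{All nonadjacent pairs.} The rows of $x$, $e$, $e'$ cover all pairs containing one of these vertices. The remaining non-neighbors of $w_i$ are $z_i,a_1,a_2,a_3,m,b,y$ (row of $w_i$) and $f$ (row of $f$). Those of $z_i$ in later levels are $m,b,y$ (row of $z_i$) and $a_j$ with $j\ne i$ (row of $a_j$). What is left are the pairs $a_jf$, $fb$ (row of $f$), $a_jb$ (row of $a_j$), and $a_jy$, $fy$, $my$ (row of $y$). By Lemma~\ref{lem:arrow}, $\Gamma$ is $5$-edge-critical. Its diameter is at least $7$, which already disproves the conjecture, and at most $7$ by Theorem~\ref{thm:upper}.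
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:lower}]
Apply Lemma~\ref{lem:extension} repeatedly, each time at the new vertex $x^+$, whose neighbors are again critical; $y$ stays fixed. Each step adds $2$ to $k$ and $3$ to the distance to $y$. Starting from opposite vertices $x,y$ of $C_4$ (Example~\ref{ex:two}) we get distance $2+\frac32(k-2)=\frac32k-1$ for even $k$. Starting from $x,y$ in $\Gamma$, where $e,e'$ are critical by Table~\ref{tab:deficient}, we get $7+\frac32(k-5)=\frac{3k-1}2$ for odd $k\ge5$.
\end{proof}

\section{Layerings and critical levels}\label{sec:levels}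

From now on $G$ is connected and $k$-edge-critical with $k\ge2$.

\subsection{Layerings}

A \emph{layering of length $d$} is a partition of the vertex set into nonempty \emph{levels} $L_0,\dots,L_d$ such that every edge joins equal or consecutive levels. If $G$ has diameter $d$ and $d(x,y)=d$, the sets of vertices at distance $0,\dots,d$ from $x$ form such a layering. We keep only the layering property because, unlike distance from $x$, it survives \emph{reversal} $L_j\mapsto L_{d-j}$; every statement proved below therefore has a reversed form.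

Define
\[
\varphi(n)=\Big\lfloor\frac{2n+1}{3}\Big\rfloor,\qquad\text{so}\qquad \varphi(3n)=2n,\quad \varphi(3n+1)=\varphi(3n+2)=2n+1 .
\]
Its values for $n=0,1,2,\dots$ are $0,1,1,2,3,3,4,\dots$, and $\varphi(n+3)=\varphi(n)+2$. Since $\varphi(d+1)=\lfloor 2d/3\rfloor+1$, the inequality $k\ge\varphi(d+1)$ says $3k>2d$, that is $2d\le3k-1$. So Theorem~\ref{thm:upper} follows from the next proposition, which occupies the rest of the paper.

\begin{proposition}\label{prop:goal}
If $G$ has a layering of length $d$, then $k\ge\varphi(d+1)$.
\end{proposition}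

Fix a layering. Put $L_j=\emptyset$ for $j<0$ and $j>d$, let $L_{\le j}$ and $L_{\ge j}$ be the evident unions, and for a set $S$ write $S_{\le j}=S\cap L_{\le j}$, $S_{\ge j}=S\cap L_{\ge j}$. A vertex of $L_j$ can be dominated only from $L_{j-1}\cup L_j\cup L_{j+1}$. All arguments below exploit this in one way: the left part of one set and the right part of another are spliced to a dominating set, which must have at least $k$ elements.

For $0\le j\le d+1$ let $\alpha_j$ be the least size of a set dominating the first $j$ levels $L_{\le j-1}$, and $\alpha^*_j$ the least size of a set dominating the last $j$ levels $L_{\ge d-j+1}$. Reversal exchanges $\alpha_j$ and $\alpha_j^*$. The aim is to follow the growth of $\alpha_j$ up to $\alpha_{d+1}=k$. Deficient sets enter through a \emph{budget}: for $0\le j\le d-1$ put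
\[
\beta_j=k-1-\alpha^*_{d-1-j},
\]
which is what remains of $k-1$ vertices after paying for the domination of $L_{\ge j+2}$.

\begin{lemma}\label{lem:count}
\begin{itemize}
\item[(A1)] $\alpha_0=0$, $\alpha_1\ge1$, $\alpha_j\le\alpha_{j+1}$, $\alpha_{d+1}=k$. If $S$ dominates $L_{\le j-1}$, then $|S_{\le j}|\ge\alpha_j$.
\item[(A2)] $\alpha_{j+2}\ge\beta_j+1$ for $0\le j\le d-1$.
\item[(A3)] Let $D$ be a deficient set missing a vertex of $L_i$. Then $|D_{\le j}|\ge\alpha_j$ for $0\le j\le i$; $|D_{\ge j}|\ge\alpha^*_{d-j}$ for $i\le j\le d$; and $|D_{\le j}|\le\beta_j$ for $0\le j\le d-1$ with $j\ge i-1$.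
\item[(A4)] If $0\le j\le d-1$ and $L_j\cup L_{j+1}$ contains a critical vertex, then $\alpha_j\le\beta_j$.
\end{itemize}
\end{lemma}

\begin{proof}
In (A1), if $S$ dominates $L_{\le j-1}$ then so does $S_{\le j}$; the rest holds by definition. For (A2), a set dominating $L_{\le j+1}$ and a set dominating $L_{\ge j+2}$ together dominate $G$, so $\alpha_{j+2}+\alpha^*_{d-1-j}\ge k$. In (A3), $D$ dominates $L_{\le j-1}$ when $j\le i$, which gives the first bound by (A1); the second is its reversed form; and the third follows from the second, since $|D_{\le j}|=k-1-|D_{\ge j+1}|$. For (A4) take $i\in\{j,j+1\}$ in (A3): $\alpha_j\le|D_{\le j}|\le\beta_j$.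
\end{proof}

The first splicing argument shows that a critical vertex does not form an inner level by itself.

\begin{lemma}\label{lem:cut}
If $1\le t\le d-1$ and $L_t=\{c\}$, then $c$ is noncritical.
\end{lemma}

\begin{proof}
Suppose that a deficient set $D'$ misses $c$. As $G$ is connected, $c$ has neighbors $u\in L_{t-1}$ and $v\in L_{t+1}$. They are nonadjacent, and after a reversal we may assume $u\to v$ via $D$. Neither $D$ nor $D'$ contains $c$, so in both sets the part left of $c$ dominates $L_{\le t-1}$; moreover $D'_{\ge t+1}$ dominates $L_{\ge t+1}$ and $D_{\ge t+1}$ dominates $L_{\ge t+1}\setminus\{v\}$. Hence $D_{\le t-1}\cup D'_{\ge t+1}$ dominates $G$ (with $c$ dominated by $u$), and so does $D'_{\le t-1}\cup D_{\ge t+1}\cup\{v\}$. Adding sizes gives $2k\le|D|+|D'|+1=2k-1$, a contradiction.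
\end{proof}

\subsection{Two vertices for every three critical levels}

Where critical vertices are available, (A2) and (A4) give $\alpha_{j+2}\ge\alpha_j+1$: one vertex for every two levels. If all vertices are critical this yields only $d\le2k-1$. The sequence $\varphi$ grows by two from $\varphi(3n+1)$ to $\varphi(3n+4)$, and counting alone does not give this. So far we have used only that deficient sets exist; now we must use that they can be made to contain prescribed vertices. Here is the smallest case.

\begin{example}\label{ex:four}
Let $d\ge3$, $L_0=\{x\}$, $L_1=N(x)$, and let all vertices of $L_1\cup L_2\cup L_3$ be critical. We show $\alpha_4\ge3$. Suppose $\alpha_4\le2$. Then $\beta_2\le1$ by (A2), so by (A3) a deficient set missing a vertex of $L_1\cup L_2\cup L_3$ has one vertex in $L_{\le1}$, none in $L_2$, and $k-2$ in $L_{\ge3}$. Take one missing some $u\in L_1$. Its vertex $u_0$ in $L_{\le1}$ is not $x$, so $u_0\in L_1$, and $u_0$ does not dominate $L_1$. For $v\in L_3$ the arrow $u_0\to v$ would force $u_0$ to dominate $L_1$ alone, so $v\to u_0$; thus $v$ lies in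 a set $R\subseteq L_{\ge3}$ of $k-2$ vertices dominating $L_{\ge3}$. No vertex dominates $L_{\le2}$, since with $R$ it would dominate $G$. Now two vertices dominating $L_{\le3}$ are one in $L_{\le1}$, which does not dominate $L_{\le 2}$, and one $\tau\in L_2\cup L_3$ dominating $L_3$. A deficient set missing $\tau$ avoids $L_2\cup L_3$, so its vertex $u_1$ in $L_{\le1}$ dominates $L_{\le2}\setminus\{\tau\}$. Hence $\tau\in L_2$; but $v\sim\tau$, and $\{u_1\}\cup R$ dominates $G$ with $k-1$ vertices.
\end{example}

In general, when the count is tight the middle level $L_c$ is empty of deficient sets, which then fall into a left and a right half; halves of different sets can be recombined. Only the vertex $u_0$ is harder to find, and the hypothesis on $\alpha_{c-2}$ is there to find it.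

\begin{lemma}\label{lem:thin}
Let $2\le c\le d-1$, and let all vertices of $L_{c-1}\cup L_c\cup L_{c+1}$ be critical. If $\alpha_{c-1}=\beta_c=p$ and $\alpha_{c-2}\ge p-1$, then $\alpha_{c+2}\ge p+2$.
\end{lemma}

\begin{proof}
Let $D$ be a deficient set missing a vertex of $L_{c-1}\cup L_c\cup L_{c+1}$. By (A3), $p=\alpha_{c-1}\le|D_{\le c-1}|\le|D_{\le c}|\le\beta_c=p$. So
\[
|D_{\le c-1}|=p,\qquad D\cap L_c=\emptyset,\qquad |D_{\ge c+1}|=k-1-p .
\]
A \emph{left half} is a $p$-subset of $L_{\le c-1}$ dominating $L_{\le c-1}$; a \emph{right half} is a $(k-1-p)$-subset of $L_{\ge c+1}$ dominating $L_{\ge c+1}$. Because $D\cap L_c=\emptyset$, the set $D_{\le c-1}$ is a left half if the missed vertex is in $L_c\cup L_{c+1}$, and $D_{\ge c+1}$ is a right half if it is in $L_{c-1}\cup L_c$. In particular both kinds of half exist. A left half $S$ and a right half $R$ have $k-1$ elements together and dominate everything outside $L_c$, so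
\begin{equation}\label{eq:halves}
S\cup R\text{ does not dominate }L_c .
\end{equation}

\emph{Step 1: some $u_0\in L_{c-1}$ lies in no left half.} Suppose each vertex of $L_{c-1}$ lies in one. Let $D$ miss a vertex of $L_{c-1}$, and let $R=D_{\ge c+1}$, a right half. By (A3), $|D_{\le c-2}|\ge\alpha_{c-2}\ge p-1$, so $D$ has at most one vertex in $L_{c-1}$, and there is a left half $S\supseteq D\cap L_{c-1}$. The level $L_c$ is dominated by $D\cap(L_{c-1}\cup L_{c+1})\subseteq S\cup R$, contrary to \eqref{eq:halves}.

\emph{Step 2: some right half $R_0$ meets $L_{c+1}$.} Let $v\in L_{c+1}$; it is not adjacent to $u_0$. If $u_0\to v$ via $D$, then $u_0$ lies in the left half $D_{\le c-1}$. So $v\to u_0$ via some $D$, and $R_0=D_{\ge c+1}$ contains $v$.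

\emph{Step 3.} Suppose $T\subseteq L_{\le c+2}$ dominates $L_{\le c+1}$ and $|T|\le p+1$. By (A1), $|T_{\le c-1}|\ge\alpha_{c-1}=p$, and $T_{\le c-1}$ dominates nothing in $L_{c+1}$. So $|T_{\le c-1}|=p$, and $T$ has exactly one further vertex $\tau\in L_c\cup L_{c+1}\cup L_{c+2}$, which dominates $L_{c+1}$. If $\tau\in L_{c+2}$, then $T_{\le c-1}$ is a left half dominating $L_c$, contrary to \eqref{eq:halves}. Otherwise $\tau$ is critical; let $D$ miss $\tau$. Then $S=D_{\le c-1}$ is a left half, and $D\cap L_{c+1}=\emptyset$ because $L_{c+1}\subseteq N[\tau]$. Hence $S$ dominates $L_c\setminus\{\tau\}$. If $\tau\in L_{c+1}$, this is all of $L_c$. If $\tau\in L_c$, then $R_0$ dominates $\tau$, so $S\cup R_0$ dominates $L_c$. Both contradict \eqref{eq:halves}.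
\end{proof}

\begin{proposition}\label{prop:critical}
Let $0\le r\le d+1$. If all vertices of the first $r$ levels are critical, then $\alpha_j\ge\varphi(j)$ for $0\le j\le r$. If all vertices of the last $r$ levels are critical, then $\alpha^*_j\ge\varphi(j)$ for $0\le j\le r$.
\end{proposition}

\begin{proof}
By reversal it suffices to prove the first statement, which we do by induction on $j$. The cases $j=0,1$ are in (A1). Let $2\le j\le r$; all vertices of $L_{\le j-1}$ are critical, and $j-1\le d$.

If $j=3n+2$, then $\alpha_j\ge\alpha_{j-1}\ge2n+1$.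

If $j=3n+3$, then $\alpha_j\ge\beta_{j-2}+1\ge\alpha_{j-2}+1\ge2n+2$ by (A2) and (A4).

If $j=3n+4$, put $c=3n+2$. By (A4), $\beta_c\ge\alpha_c\ge\alpha_{c-1}\ge2n+1$. If $\beta_c\ge2n+2$, then $\alpha_j\ge2n+3$ by (A2). Otherwise $\alpha_{c-1}=\beta_c=2n+1$ and $\alpha_{c-2}\ge\varphi(3n)=2n$, and Lemma~\ref{lem:thin} gives $\alpha_j\ge2n+3$.
\end{proof}

With $r=d+1$ this proves Proposition~\ref{prop:goal} when all vertices are critical. The bound is sharp: in Example~\ref{ex:ten} the sets $\{x^+\}$, $\{x^+,w_1\}$, $\{x^+,w_1,z_1\}$, $\{x^+,w_1,z_1,y\}$ dominate the first $2,3,5,6$ levels, so $\alpha_j=\varphi(j)$ for all $j\le6$.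

\section{The clique of noncritical vertices}\label{sec:clique}

Let $K\ne\emptyset$ be the set of noncritical vertices, and let $s\le s'$ be the first and last indices of levels meeting $K$. Since $K$ is a clique, $s'\le s+1$. The induction of Proposition~\ref{prop:critical} is blocked at $K$, but it runs from both ends; together with $\alpha_1,\alpha_1^*\ge1$ it gives
\begin{equation}\label{eq:both}
\alpha_j\ge\varphi(j)\ \text{ for } j\le\max(s,1),\qquad \alpha^*_j\ge\varphi(j)\ \text{ for } j\le\max(d-s',1).
\end{equation}
We must add a left bound to a right bound without loss. Each way of doing so produces a sum $\varphi(p)+\varphi(q)$ in which two levels are not counted, so call a pair $(p,q)$ of nonnegative integers \emph{good} if $\varphi(p)+\varphi(q)\ge\varphi(p+q+2)-1$. All congruences below are modulo $3$.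

\begin{lemma}\label{lem:good}
The pair $(p,q)$ is good if $p\equiv1$, or $q\equiv1$, or $p\equiv q\equiv0$.
\end{lemma}

\begin{proof}
Raising $p$ or $q$ by $3$ adds $2$ to both sides, and the condition is symmetric. For $(1,0),(1,1),(1,2),(0,0)$ it reads $1\ge1$, $2\ge2$, $2\ge2$, $0\ge0$.
\end{proof}

The remaining residues are bad: $(0,2)$ gives $1<2$ and $(2,2)$ gives $2<3$. So the place of the junction matters, and we need three ways of joining to reach a good residue. The first uses a critical vertex at the junction, the second a noncritical vertex, which is counted in both halves of a splice.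

\begin{lemma}\label{lem:join}
Each of the following implies $k\ge\varphi(d+1)$.
\begin{itemize}
\item[(J1)] There is $j$ with $0\le j\le d-1$, $j\le\max(s,1)$ and $d-1-j\le\max(d-s',1)$ such that $L_j\cup L_{j+1}\not\subseteq K$ and $(j,d-1-j)$ is good.
\item[(J2)] There is $\sigma\in\{s,s'\}$ with $2\le\sigma\le d-2$ such that $(\sigma-2,d-\sigma-2)$ is good.
\end{itemize}
\end{lemma}

\begin{proof}
(J1) By (A4) and \eqref{eq:both}, $k-1\ge\alpha_j+\alpha^*_{d-1-j}\ge\varphi(j)+\varphi(d-1-j)\ge\varphi(d+1)-1$.

(J2) Let $m\in K\cap L_\sigma$. By Lemma~\ref{lem:clique} there are deficient sets $D,D'$ containing $m$ such that $D$ misses a vertex of $L_{\sigma-2}$ and $D'$ a vertex of $L_{\sigma+2}$. Then $D'_{\le\sigma+1}$ dominates $L_{\le\sigma}$ and $D_{\ge\sigma}$ dominates $L_{\ge\sigma+1}$, and both contain $m$. Therefore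
\[
k\le|D'_{\le\sigma+1}|+|D_{\ge\sigma}|-1=2k-3-|D'_{\ge\sigma+2}|-|D_{\le\sigma-1}| .
\]
By (A3), $|D_{\le\sigma-1}|\ge|D_{\le\sigma-2}|\ge\alpha_{\sigma-2}$ and $|D'_{\ge\sigma+2}|\ge\alpha^*_{d-\sigma-2}$. As $\sigma-2\le s$ and $d-\sigma-2\le d-s'$, \eqref{eq:both} gives $k-3\ge\varphi(\sigma-2)+\varphi(d-\sigma-2)\ge\varphi(d-2)-1=\varphi(d+1)-3$.
\end{proof}

One configuration escapes both: $d\equiv0$, $s\equiv1$ and $K=L_s\cup L_{s+1}$. The only value $j=s$ allowed in (J1), away from the ends, has a good pair but no critical vertex, and the pairs in (J2) have residues $(2,0)$ and $(0,2)$. The third tool replaces (A4) at $j=s$; it is proved in Section~\ref{sec:descent}.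

\begin{proposition}\label{prop:descent}
Let $s=3n+4\le d-1$ with $n\ge0$. Suppose all vertices of $L_{\le s-1}$ are critical and $L_s$ contains a noncritical vertex $m$. Then $\beta_s\ge\varphi(s)=2n+3$.
\end{proposition}

\begin{proof}[Proof of Proposition~\ref{prop:goal} and Theorem~\ref{thm:upper}]
If $d\le2$, then $\varphi(d+1)\le2\le k$. If $d=3$, a path from $L_0$ to $L_3$ meets every level, so the diameter is at least $3$, and $k\ge3=\varphi(4)$ by Example~\ref{ex:two}. Let $d\ge4$. The case $K=\emptyset$ is done, so let $K\ne\emptyset$. Reversal replaces $(s,s')$ by $(d-s',d-s)$.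

\emph{$K$ is at an end: $s\ge d-1$ or $s'\le1$.} The two conditions are exchanged by reversal, so let $s\ge d-1$. Use (J1) with $j=d-2$: the level $L_{d-2}$ avoids $K$, and $(d-2,1)$ is good. From now on $s\le d-2$ and $s'\ge2$.

\emph{$K$ lies in one level: $s=s'$.} Here $2\le s\le d-2$, and the levels $L_{s-1},L_{s+1}$ avoid $K$. If $s\equiv1$ use (J1) with $j=s$; if $s\equiv2$ use (J1) with $j=s-1$; if $s\equiv0$ use (J2) with $\sigma=s$. In each case the first entry of the pair is $\equiv1$.

\emph{$K$ meets two levels: $s'=s+1$.} Here $1\le s\le d-2$. Reversal replaces $s$ by $d-1-s$, and the sum of these two numbers is $d-1\ge3$, so we may assume $2\le s\le d-2$.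
\begin{itemize}
\item If $s\equiv0$, use (J2) with $\sigma=s$; here $\sigma-2\equiv1$.
\item If $s\equiv2$ and $s\le d-3$, use (J2) with $\sigma=s+1$; again $\sigma-2\equiv1$.
\item If $s\equiv2$ and $s=d-2$, use (J2) with $\sigma=s$; the pair is $(s-2,0)\equiv(0,0)$.
\item If $s\equiv1$, then $s\ge4$. Proposition~\ref{prop:descent} and \eqref{eq:both} give $k-1=\beta_s+\alpha^*_{d-1-s}\ge\varphi(s)+\varphi(d-1-s)\ge\varphi(d+1)-1$, the pair being good.\qedhere
\end{itemize}
\end{proof}

\begin{remark}
In the graph $\Gamma$ of Section~\ref{sec:five}, $K=\{m,b\}$ by Lemma~\ref{lem:cut} and Table~\ref{tab:deficient}. So $s=5=d-2$, the third item applies, and the estimate $k-3\ge\varphi(3)+\varphi(0)$ in (J2) holds with equality.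
\end{remark}

\section{A descent in steps of three levels}\label{sec:descent}

We prove Proposition~\ref{prop:descent}. Assume its hypotheses throughout this section, and assume for a contradiction that $\beta_s\le2n+2$. Group the levels in threes,
\[
A_j=L_{3j},\qquad B_j=L_{3j+1},\qquad C_j=L_{3j+2},
\]
so that $C_n=L_{s-2}$, $A_{n+1}=L_{s-1}$ and $m\in B_{n+1}$. All vertices of $A_0,B_0,C_0,\dots,C_n$ are critical, so $|C_j|\ge2$ for $0\le j\le n$ by Lemma~\ref{lem:cut}, and Proposition~\ref{prop:critical} gives, for $0\le j\le n$,
\begin{equation}\label{eq:alpha}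
\alpha_{3j}\ge2j,\qquad \alpha_{3j+1}\ge2j+1,\qquad \alpha_{3j-2}\ge2j-1\ \ (j\ge1).
\end{equation}
An \emph{$m$-set} is a deficient set that contains $m$ and misses a vertex of $L_{\le s-2}$. By Lemma~\ref{lem:clique} every vertex of $L_{\le s-2}$ is missed by an $m$-set. An $m$-set $D$ has $|D_{\le s}|\le\beta_s\le2n+2$ by (A3), and $m$ uses up one unit of this budget:
\begin{equation}\label{eq:M}
|D_{\le3n+3}|\le2n+1\qquad\text{for every $m$-set }D .
\end{equation}

Consider first $n=0$. An $m$-set missing $c\in L_2$ has only one vertex $u$ in $L_{\le3}$, which dominates $L_{\le2}\setminus\{c\}$. It lies in $L_{\le 1}$ to dominate $L_0$, and in $L_1$ because $|L_2|\ge2$. Then $\alpha_2=1$, so $\beta_0\le0$ by (A2). A deficient set missing $u$ therefore avoids $L_0$ and must dominate $L_0$ from $L_1$; but $L_1\subseteq N[u]$, a contradiction. For larger $n$ the same shortage appears at $C_n$, and we push it to the left, three levels at a time, until it reaches $C_0$. The property that is passed down is the following, for $0\le j\le n$.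

\begin{quote}
$\mathbf P(j)$: for each $c\in C_j$ there is a set $T_c\subseteq L_{\le3j+1}$ with $|T_c|=2j+1$ that dominates $L_{\le3j+2}\setminus\{c\}$ but not $c$.
\end{quote}

\begin{lemma}\label{lem:top}
$\mathbf P(n)$ holds.
\end{lemma}

\begin{proof}
Let $D$ be an $m$-set missing $c\in C_n$. By (A3) and \eqref{eq:alpha}, $|D_{\le3n+1}|\ge2n+1$. By \eqref{eq:M} equality holds and $D$ avoids $C_n\cup A_{n+1}$. Take $T_c=D_{\le3n+1}$.
\end{proof}

The sets $T_c$ are cheap left halves. They cap the budgets, and they can be spliced onto any deficient set that has spent $2j+1$ vertices in $L_{\le3j+1}$.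

\begin{lemma}\label{lem:conseq}
Let $0\le j\le n$ and assume $\mathbf P(j)$.
\begin{itemize}
\item[(a)] $\beta_{3j}\le2j$ and $\beta_{3j+1}\le2j+1$.
\item[(b)] No vertex of $B_j\cup C_j$ dominates $B_j$.
\item[(c)] If a deficient set $D$ misses a vertex of $L_{\le3j+2}$ and $|D_{\le3j+1}|\ge2j+1$, then $D_{\ge3j+2}$ dominates no vertex of $C_j$; in particular $D\cap C_j=\emptyset$.
\item[(d)] If $S\subseteq L_{\le3j+1}$ has $2j+1$ elements, dominates $L_{\le3j+1}$ and meets $B_j$, then $j\ge1$ and $S\cap C_{j-1}=\emptyset$.
\end{itemize}
Moreover, each $T_c$ meets $B_j$, and $j\ge1$.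
\end{lemma}

\begin{proof}
(a) The set $T_c$ shows $\alpha_{3j+2}\le2j+1$, and $T_c\cup\{c\}$ shows $\alpha_{3j+3}\le2j+2$. Apply (A2).

(b) Let $u\in B_j$ and let $D$ be a deficient set missing $u$. By (A3), (a) and \eqref{eq:alpha}, $|D_{\le3j}|\le2j<2j+1\le|D_{\le3j+1}|$, so $D$ contains a vertex of $B_j$, which is not in $N[u]$. Let $c\in C_j$. Since $C_j\setminus\{c\}\ne\emptyset$ is dominated by $T_c\subseteq L_{\le3j+1}$, the set $T_c$ meets $B_j$, in vertices not adjacent to $c$.

(c) Suppose $D_{\ge3j+2}$ dominates $c\in C_j$. It also dominates $L_{\ge3j+3}$, so $T_c\cup D_{\ge3j+2}$ dominates $G$ and has at most $(2j+1)+(k-1)-(2j+1)=k-1$ elements.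

(d) By (A1) and \eqref{eq:alpha}, $|S_{\le3j}|\ge2j$, so $S$ has exactly one vertex in $B_j$ and $|S_{\le3j}|=2j$. By (b) that vertex does not dominate $B_j$, so $S$ meets $A_j$. This forces $2j\ge1$, that is $j\ge1$, and $|S_{\le3j-1}|\le2j-1\le\alpha_{3j-2}\le|S_{\le3j-2}|$. Hence $S$ avoids $L_{3j-1}=C_{j-1}$.

Finally, $T_c$ satisfies the hypotheses of (d), so $j\ge1$.
\end{proof}

In particular $\mathbf P(0)$ is false. In the descent we shall meet $m$-sets that avoid the level $A_j$. To use \eqref{eq:M}, which counts vertices up to level $3n+3$, we follow such a set to the right: by (b), each block $B_l\cup C_l$ costs it two vertices. This is where the properties already established at higher indices are needed.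

\begin{lemma}\label{lem:propagate}
Let $0\le j\le n$ and assume $\mathbf P(j),\dots,\mathbf P(n)$. If an $m$-set $D$ misses a vertex of $L_{\le3j}$ and avoids $A_j$, then $|D_{\le3j}|\le2j-1$.
\end{lemma}

\begin{proof}
Suppose $|D_{\le3j}|\ge2j$. We claim that for $j\le l\le n$,
\[
D\cap A_l=\emptyset\ \text{ and }\ |D_{\le3l}|\ge2l\quad\text{imply}\quad |D_{\le3l+2}|\ge2l+2 .
\]
Indeed, $B_l$ is dominated by $D\cap(B_l\cup C_l)$. By (A3) and Lemma~\ref{lem:conseq}(a), $|D_{\le3l+1}|\le2l+1$, so $|D\cap B_l|\le1$. If $|D\cap B_l|=1$, then $|D_{\le3l+1}|=2l+1$, so $D\cap C_l=\emptyset$ by (c), and one vertex of $B_l$ dominates $B_l$, contrary to (b). So $D\cap B_l=\emptyset$, and $|D\cap C_l|\ge2$ by (b). This proves the claim.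

The hypothesis of the claim holds for $l=j$. If it holds for some $l<n$, then $2l+2\le|D_{\le3l+2}|\le|D_{\le3l+3}|\le\beta_{3l+3}\le2l+2$ by (A3) and part (a) for $\mathbf P(l+1)$; so $D\cap A_{l+1}=\emptyset$ and the hypothesis holds for $l+1$. For $l=n$ the conclusion $|D_{\le3n+2}|\ge2n+2$ contradicts \eqref{eq:M}.
\end{proof}

\begin{lemma}\label{lem:step}
Let $1\le j\le n$. If $\mathbf P(j),\dots,\mathbf P(n)$ hold, then $\mathbf P(j-1)$ holds.
\end{lemma}

\begin{proof}
Let $w\in C_{j-1}$. We need a set $T_w$, and we take it from the arrow between $w$ and a vertex $c\in C_j$, three levels away. Parts (a)--(d) refer to Lemma~\ref{lem:conseq} at the index $j$.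

\emph{The arrow $w\to c$ is impossible.} Let $D\ni w$ miss $c$, and $S=D_{\le3j+1}$. By (A3), \eqref{eq:alpha} and (a), $2j+1\le|S|\le\beta_{3j+1}\le2j+1$. By (c), $D\cap C_j=\emptyset$, so $S$ dominates $L_{\le3j+1}$; and $C_j\setminus\{c\}\ne\emptyset$ is not dominated from $D_{\ge3j+2}$, so $S$ meets $B_j$. Now (d) gives $S\cap C_{j-1}=\emptyset$, although $w\in S$.

\emph{The arrow $c\to w$.} Let $D\ni c$ miss $w$. As $D$ meets $C_j$, part (c) gives $|D_{\le3j+1}|\le2j$, while $|D_{\le3j-2}|\ge\alpha_{3j-2}\ge2j-1$ by (A3). The level $A_j$ is dominated from $C_{j-1}\cup A_j\cup B_j$. Hence $|D_{\le3j-2}|=2j-1$, and $D$ has exactly one vertex $z$ in $C_{j-1}\cup A_j\cup B_j$, which dominates $A_j$.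

Suppose $z\in C_{j-1}\cup A_j$, and let $D'$ be an $m$-set missing $z$. It avoids $A_j\subseteq N[z]$, so $|D'_{\le3j}|\le2j-1$ by Lemma~\ref{lem:propagate}. If $z\in A_j$, this contradicts $|D'_{\le3j}|\ge\alpha_{3j}\ge2j$, which holds by (A3). If $z\in C_{j-1}$, then $|D'_{\le3j-2}|\ge\alpha_{3j-2}\ge2j-1$ by (A3), so $D'$ avoids $C_{j-1}\cup A_j$, and $T'=D'_{\le3j-2}$ has $2j-1$ elements and dominates $L_{\le3j-1}\setminus\{z\}$. The set $D_{\ge3j-1}$ contains $z$ and dominates $L_{\ge3j}$. So $T'\cup D_{\ge3j-1}$ dominates $G$ with $(2j-1)+(k-1)-(2j-1)=k-1$ elements, a contradiction.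

Therefore $z\in B_j$, and $D$ avoids $C_{j-1}\cup A_j$. The set $T_w=D_{\le3j-2}$ has $2(j-1)+1$ elements and dominates $L_{\le3j-1}\setminus\{w\}$ but not $w$. Since $w\in C_{j-1}$ was arbitrary, $\mathbf P(j-1)$ holds.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:descent}]
If $\beta_s\le2n+2$, then $\mathbf P(n)$ holds by Lemma~\ref{lem:top}, and Lemma~\ref{lem:step} gives $\mathbf P(n-1),\dots,\mathbf P(0)$ in turn. But $\mathbf P(0)$ is false by Lemma~\ref{lem:conseq}.
\end{proof}

\begin{thebibliography}{1}

\bibitem{FSW} Favaron, Sumner and Wojcicka, the upper bound $2k-2$ for the diameter of a connected $k$-edge-critical graph.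

\end{thebibliography}
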